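# Monochromatic books in colorings without rainbow triangles

## A three-by-three board and a coloring of $K_{83}$

Take the nine cells of a $3\times 3$ board as the vertices of $K_9$. Color the edge between two cells red if they share a row or a column, and blue otherwise. How many red triangles contain a given red edge? Take the cells $(1,1)$ and $(1,2)$. A third cell of row 1 must be $(1,3)$, and it is joined in red to both. A cell outside row 1 would have to lie in column 1 and in column 2 at once, so there is no other. By symmetry every red edge lies in exactly one red triangle. For a blue edge take $(1,1)$ and $(2,2)$: a cell joined to both in blue avoids rows 1, 2 and columns 1, 2, so it is $(3,3)$. Every blue edge lies in exactly one blue triangle.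

Now bring in a third color, green. Replace each cell by a blob of 9 vertices, color all edges inside a blob green, and let edges between blobs inherit red or blue from the board. This colors $K_{81}$. A red edge between two blobs is now in exactly 9 red triangles, one for each vertex of the third blob on that line, and likewise every blue edge is in exactly 9 blue triangles. A green edge is in only 7 green triangles. No triangle has three different colors: three vertices in three blobs see only red and blue, and if two vertices share a blob, then a vertex outside it sends both of them the same color.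

Suppose the rule is that no edge may lie in more than 9 monochromatic triangles. The red and blue edges are at the limit, so the blobs cannot grow. The green edges still have room for two more triangles each. We use that room: add two vertices $y,y'$, joined to all 81 old vertices in green. A green edge inside a blob is now in $7+2=9$ green triangles. A green edge $vy$ is in 8 green triangles, one for each other vertex of the blob of $v$, provided $yy'$ is not green. It cannot be green anyway, since a green $yy'$ would lie in 81 green triangles, so we color $yy'$ red. It then lies in no red triangle. A triangle containing $y$ or $y'$ has two green edges, so it is not rainbow. A third extra vertex joined in green to everything would push green edges inside blobs to $7+3=10$, so two is the limit for this trick.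

We have colored $K_{83}$ with three colors, with no rainbow triangle, and with every edge in at most 9 monochromatic triangles. How good is 83? We will prove below that with two colors and the same rule one cannot go beyond $K_{41}$. The obvious way to use a third color is to take two copies of a best 2-coloring and join them in green; this gives at most $82$ vertices. So the obvious way is not the best one. The rest of these notes asks what the best way is, for every limit in place of 9 and for every number of colors.

## Gallai–Ramsey numbers of books and a conjectured formula

**Definition (join, book).** The join $G_1+G_2$ is the disjoint union of $G_1$ and $G_2$ together with all edges between $V(G_1)$ and $V(G_2)$. With $\overline{K_m}$ the edgeless graph on $m$ vertices, the book with $m$ pages is $B_m=K_2+\overline{K_m}$.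

So $B_m$ consists of $m$ triangles sharing one edge: $B_1$ is a triangle, and $B_2$ is $K_4$ minus an edge.

**Definition (Gallai–Ramsey number).** For graphs $G,H$ and a positive integer $k$, $gr_k(G:H)$ is the least $n$ such that every edge-coloring of $K_n$ with at most $k$ colors contains a rainbow copy of $G$ (all edges of different colors) or a monochromatic copy of $H$.

We only need $G=K_3$. A coloring of the edges of a complete graph without a rainbow triangle is called a *Gallai coloring*. Every 2-coloring is one, so $gr_2(K_3:H)=R(H,H)$, the classical 2-color Ramsey number.

If an edge $uv$ has color $c$, we call a vertex joined to $u$ in color $c$ a $c$-neighbor of $u$. A $c$-colored $B_m$ is a $c$-edge with at least $m$ common $c$-neighbors. Hence there is no monochromatic $B_m$ exactly when every edge lies in at most $m-1$ monochromatic triangles. We fix the notation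
$$x=m-1,\qquad r=r(m)=R(B_m,B_m)-1,\qquad f_k=gr_k(K_3:B_m)-1 .$$
Thus $f_k$ is the largest order of a Gallai coloring in $k$ colors with every edge in at most $x$ monochromatic triangles, and $f_2=r$. The opening example says $f_3\ge 83$ for $m=10$.

**Conjecture.** For every integer $m\ge1$ and every integer $k\ge2$,
$$gr_k(K_3:B_m)=\begin{cases}(R(B_m,B_m)-1)\cdot5^{(k-2)/2}+1&\text{if $k$ is even},\\ 2\cdot(R(B_m,B_m)-1)\cdot5^{(k-3)/2}+1&\text{if $k$ is odd.}\end{cases}$$

The formula is what two natural constructions give.

**Lemma 1 (substitution).** For $k\ge3$ we have $f_k\ge2f_{k-1}$, and for $k\ge 4$ we have $f_k\ge5f_{k-2}$; the latter also holds for $k=3$ if $f_1$ denotes the largest order allowed with one color.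

*Proof.* For the first inequality, join two copies of an extremal $(k-1)$-coloring by a new color. For the second, take the 2-coloring of $K_5$ into two 5-cycles, in two new colors, and substitute a copy of an extremal $(k-2)$-coloring for each vertex. In both cases the new color classes contain no triangle, so no $B_m$; the old colors occur only inside copies. A triangle meeting three copies has only the two new colors; a triangle with exactly two vertices in one copy has two edges of the same color. So no rainbow triangle arises. $\square$

Starting from $f_2=r$ and multiplying by 5 for each two new colors, with one doubling if $k$ is odd, gives the conjectured value as a lower bound.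

To bound $f_k$ from above one uses the structure theorem for Gallai colorings.

**Gallai's theorem** (Gallai 1967, see Gyárfás–Simonyi 2004). In every Gallai coloring of a complete graph on at least 2 vertices, the vertex set can be partitioned into at least two parts such that all edges between two given parts have one color, and at most two colors in total occur between parts.

Such a partition is a *Gallai partition*; the colors between parts are its *cross colors*. In the coloring of $K_{83}$, the parts $\{y,y'\}$ and "everything else" form a Gallai partition with the single cross color green.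

**Lemma 2 (minimal partitions).** Take a Gallai partition of a set of at least 2 vertices with the minimum number $q\ge2$ of parts. Then $q=2$, or $q\ge4$ and from every part both cross colors occur.

*Proof.* If $q=3$, two of the three pairs of parts have the same color, because there are at most two colors. These two pairs share a part $X$; merging the other two parts gives a Gallai partition into 2 parts, a contradiction. If $q\ge4$ and some part $P$ sends out only one color, then $P$ and its complement form a Gallai partition into 2 parts, again a contradiction. $\square$

As a first test take $m=1$, so $B_1=K_3$, $x=0$, and $r=5$ because $R(K_3,K_3)=6$. Let a Gallai coloring in three colors on $n\geq 2$ vertices have no monochromatic triangle, and take a partition as in Lemma 2. If a part sends out color $c$, it contains no $c$-edge, since such an edge and an outside vertex would form a monochromatic triangle. If $q=2$, both parts avoid the cross color, use only two colors, and have at most 5 vertices, so $n\le10$. If $q\ge4$, every part avoids both cross colors, so it uses one color and has at most 2 vertices; one vertex from each part gives a 2-coloring of $K_q$ without a monochromatic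 triangle, so $q\le5$ and again $n\le10$. Doubling the pentagon coloring attains 10. So $gr_3(K_3:B_1)=11=2\cdot5+1$, as conjectured.

This argument is clean because every part loses a color. Remember this feature: for $m\ge2$ it is what fails.

## Nine blobs plus two vertices

**Lemma 3.** $f_3\ge9m-7$ for $m\ge2$.

*Proof.* We repeat the opening construction for general $m$. Take disjoint sets $V_p$, $p\in\mathbb Z_3^2$, each of size $m-1$. Edges inside each $V_p$ get color 1. Edges between $V_p$ and $V_{p'}$ get color 2 if $p,p'$ differ in exactly one coordinate, and color 3 if they differ in both. Add two vertices $y,y'$, joined to $\bigcup_pV_p$ in color 1, with $yy'$ of color 2. The order is $9(m-1)+2=9m-7$.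

There is no rainbow triangle. Three vertices in distinct sets $V_p$ use only colors 2 and 3. If exactly two vertices lie in the same $V_p$, a third one in another $V_{p'}$ sends them one color. A triple inside $V_p$ is monochromatic. A triangle containing $y$ or $y'$ has two edges of color 1.

There is no monochromatic $B_m$. Two points of $\mathbb Z_3^2$ on a common row or column have exactly one point differing from both in exactly one coordinate, the third point of that line. Two points differing in both coordinates have exactly one point differing from both in both coordinates. Hence an edge of color 2 or 3 between blobs has exactly $m-1$ common neighbors in its color; note that $y,y'$ send color 1 and contribute nothing. The edge $yy'$ has no common 2-neighbor. A color-1 edge inside $V_p$ has $(m-3)+2=m-1$ common 1-neighbors. A color-1 edge $vy$ with $v\in V_p$ has as common 1-neighbors exactly $V_p\setminus\{v\}$, which has $m-2$ elements, since $y'$ is not a 1-neighbor of $y$. The same holds for $vy'$. $\square$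

Without $y,y'$ the construction has only $9m-9$ vertices. Compared with the bound $2r\le8m+2$ proved next, this beats doubling only for $m\ge12$; the two extra vertices bring the threshold down to $m\ge10$.

## Counting triangles across a partition

We need an upper bound for $r$. We prove a statement about partitions, because the same count will later control Gallai partitions with small parts.

**Lemma 4.** Let $K_n$ be edge-colored and let its vertex set be partitioned into $q\ge2$ parts such that all edges between two given parts have one color, only two colors $1,2$ occur between parts, and every edge between parts lies in at most $x$ monochromatic triangles. If $s$ is the maximum part size, then $n\le4x+5s$.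

*Proof.* For a vertex $v$ let $s(v)$ be the size of its part and let $d_i(v)$ be the number of $i$-colored edges from $v$ to other parts, so $d_1(v)+d_2(v)=n-s(v)$. Call a triple of vertices transversal if it meets three different parts, and let $T$ be the number of transversal triples.

**Step 1.** This step computes $T$. Counting the pairs that complete $v$ to a transversal triple,
$$3T=\frac12\sum_v\Big[(n-s(v))^2-\sum_{\text{parts }Q\not\ni v}|Q|^2\Big].$$
Exchanging sums, $\sum_v\sum_{Q\not\ni v}|Q|^2=\sum_Q|Q|^2(n-|Q|)=\sum_vs(v)(n-s(v))$. Therefore
$$6T=\sum_v(n-s(v))(n-2s(v)).$$

**Step 2.** This step bounds $T$ from above, by splitting the transversal triples into monochromatic and non-monochromatic ones. A non-monochromatic transversal triple has edges in two colors, so it has exactly two vertices at which its two edges differ in color. Conversely, two vertices joined to $v$ in different colors from outside the part of $v$ lie in different parts. So the number of non-monochromatic transversal triples is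
$$\frac12\sum_vd_1(v)d_2(v)\le\frac18\sum_v(n-s(v))^2 .$$
There are $\frac12\sum_v(n-s(v))$ edges between parts, each in at most $x$ monochromatic triangles, and a monochromatic transversal triple contains three of them. So there are at most $\frac x6\sum_v(n-s(v))$ monochromatic transversal triples.

**Step 3.** This step combines the two. We get
$$\frac16\sum_v(n-s(v))(n-2s(v))\le\frac18\sum_v(n-s(v))^2+\frac x6\sum_v(n-s(v)),$$
and multiplying by 24 and collecting,
$$\sum_v(n-s(v))\,(n-5s(v)-4x)\le0. \tag{1}$$
Since $q\ge2$, every $n-s(v)$ is positive, so some $v$ has $n\le4x+5s(v)\le4x+5s$. $\square$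

With singleton parts and two colors this is the known bound of Rousseau and Sheehan:
$$r\le4x+5=4m+1,\qquad\text{i.e.}\qquad R(B_m,B_m)\le4m+2. \tag{2}$$
On the $3\times3$ board, where $x=1$ and $n=9=4x+5$, all steps are equalities: there are 84 triples, $\frac12\cdot9\cdot4\cdot4=72$ of them not monochromatic, and the remaining 12 are $36\cdot1/3$.

The board belongs to a family for which the count is tight.

**Lemma 5 (Paley coloring).** If $4m+1$ is a prime power, then $r(m)=4m+1$. Moreover $r(m)$ is nondecreasing in $m$.

*Proof.* Let $q=4m+1$, take the field $\mathbb F_q$ as vertex set, and give $uv$ color 1 if $u-v$ is a nonzero square and color 2 otherwise. Since $q\equiv1\pmod4$, $-1$ is a square, so this is well defined. If $u-v$ is a square, then $w\mapsto(w-u)/(v-u)$ preserves the coloring and sends $u,v$ to $0,1$. Hence all color-1 edges lie in the same number $\lambda$ of color-1 triangles. Multiplication by a nonsquare exchanges the colors, so all color-2 edges lie in $\lambda$ color-2 triangles as well. Every vertex has $(q-1)/2$ edges of each color. Counting all triples as in Lemma 4,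
$$\frac{q(q-1)(q-2)}6=\frac12\,q\Big(\frac{q-1}2\Big)^2+\frac\lambda3\cdot\frac{q(q-1)}2,$$
so $\lambda=(q-2)-\frac34(q-1)=\frac{q-5}4=m-1$. Hence $r(m)\ge q$, and (2) gives equality. Finally, a coloring without a monochromatic $B_{m'}$ has no monochromatic $B_m$ for $m\ge m'$. $\square$

## The conjecture fails for every odd $k\ge3$

**Theorem 1.** For every odd $k\ge3$ and every $m\ge10$ the conjecture fails. It also fails for $m=8$ and every odd $k\ge3$.

*Proof.* Lemma 3 and repeated use of $f_k\ge5f_{k-2}$ give $gr_k(K_3:B_m)\ge5^{(k-3)/2}(9m-7)+1$, while the conjectured value is $5^{(k-3)/2}\cdot2r+1$. So the conjecture fails whenever $2r<9m-7$. By (2), $2r\le8m+2$, and $8m+2<9m-7$ for $m\ge10$.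

For $m=8$ we have $9m-7=65$, so it suffices to show $r\le32$. By (2) we only have to exclude 33 vertices.

**Step 1.** This step turns a coloring on 33 vertices into a matrix. Suppose there is a 2-coloring of $K_{33}$ without a monochromatic $B_8$. Here $n=33=4m+1$, $x=7$ and all $s(v)=1$, so $n-5s(v)-4x=0$ and (1) holds with equality. Then every inequality in the proof of Lemma 4 is an equality: $d_1(v)=d_2(v)=2m$ for all $v$, and every edge has exactly $m-1$ common neighbors in its color. If $uv$ has color 2, then the vertices other than $u,v$ that are not common 2-neighbors are those in $N_1(u)\cup N_1(v)$, where $N_1$ denotes the set of 1-neighbors. So $|N_1(u)\cup N_1(v)|=n-2-(m-1)=3m$, and $u,v$ have $2m+2m-3m=m$ common 1-neighbors. By symmetry, if $uv$ has color 1, then $u,v$ have $m$ common 2-neighbors.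

Let $S$ be the $33\times33$ matrix with zero diagonal, entry $1$ for color 1 and $-1$ for color 2. All row sums are 0. For $u\ne v$, among the $4m-1$ other vertices $(m-1)+m=2m-1$ see $u$ and $v$ in the same color and $2m$ see them in different colors, so rows $u$ and $v$ of $S$ have inner product $-1$. Border $S$ by a new first row and first column with corner entry $0$ and all other entries $1$. In the resulting $34\times34$ matrix $C$, the first row is orthogonal to the others because row sums of $S$ vanish, two other rows have inner product $1-1=0$, and every row has squared length 33. So $CC^{T}=33I$.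

**Step 2.** This step shows that no integer $34\times34$ matrix satisfies $CC^T=33I$, by working modulo 3. We have $(\det C)^2=33^{34}$, so $3^{17}$ is the exact power of 3 dividing $\det C$. Let $\rho$ be the rank of $C$ over $\mathbb F_3$. Row reduction modulo 3 by row exchanges and additions of multiples of rows can be carried out on the integer matrix; it changes $\det C$ at most in sign and makes $34-\rho$ rows divisible by 3. Hence $34-\rho\le17$, that is, $\rho\ge17$. So the row space of $C$ modulo 3 contains 17 independent vectors; since $33\equiv0\pmod 3$, any two vectors of the row space, equal or not, have inner product 0 in $\mathbb F_3$. Write the 17 vectors as the rows of a matrix. After permuting columns and changing the basis of their span, it has the form $[\,I\mid A\,]$ with $A$ of size $17\times17$, and orthogonality says $I+AA^T=0$. Taking determinants, $(\det A)^2=(-1)^{17}=-1$ in $\mathbb F_3$. But $-1$ is not a square modulo 3. This contradiction shows $r\le32$ for $m=8$, so $2r\le64<65=9m-7$. $\square$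

Step 1 works for every $m$ with $r(m)=4m+1$: color 1 is then a strongly regular graph with parameters $(4m+1,2m,m-1,m)$, a conference graph, and such a graph exists only if $4m+1$ is a sum of two squares (Belevitch 1950; van Lint–Seidel 1966). This is also how Rousseau–Sheehan, *J. Graph Theory* 2 (1978), obtain $R(B_m,B_m)\le4m+1$ for those $m$ for which $4m+1$ is not a sum of two squares. The condition cannot be dropped: $4\cdot1+1=1+4$ and $R(B_1,B_1)=6$.

## The exact value

The doubling construction and the nine-blob construction turn out to be the only things one has to compare.

**Theorem 2.** For all $m\ge1$, with $R=R(B_m,B_m)$,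
$$gr_k(K_3:B_m)=\begin{cases}R&k=2,\\5^{(k-3)/2}\max\{2(R-1),\,9m-7\}+1&k\ge3\text{ odd},\\5^{(k-4)/2}\max\{5(R-1),\,18m-14\}+1&k\ge4\text{ even.}\end{cases}$$

**Corollary.**

1. For odd $k\ge3$ the conjectured formula holds if and only if $2(R-1)\ge9m-7$. It fails for $m=8$ and all $m\ge10$. It holds for $m\in\{1,2,3,4,6,7,9\}$. For $m=5$ it holds if and only if $R(B_5,B_5)\ge20$.
2. For even $k\ge4$ the conjectured formula holds if and only if $5(R-1)\ge18m-14$. This is true whenever $4m+1$ is a prime power, for all $m\le55$, and for all sufficiently large $m$.

The Corollary is proved in the last section. To prepare Theorem 2, put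
$$a_2=r,\quad a_3=\max(2r,9x+2),\quad a_4=\max(5r,2a_3)=\max(5r,18x+4),\quad a_k=5a_{k-2}\ (k\ge5).$$
Since $9x+2=9m-7$ and $18x+4=18m-14$, Theorem 2 says $f_k=a_k$ for all $k\ge2$. The lower bound $f_k\ge a_k$ is already proved: $f_2=r$; $f_3\ge2r$ by Lemma 1, and $f_3\ge9x+2$ by Lemma 3 if $m\ge2$, while for $m=1$ we have $9m-7=2\le2r$; then $f_4\ge5f_2$, $f_4\ge2f_3$ and $f_k\ge5f_{k-2}$ by Lemma 1.

For the upper bound we use five numerical facts.

- (A1) $2a_{k-1}\le a_k$ for $k\ge3$. For $k=3,4$ this is in the definition. For $k=5$: $2a_4=\max(10r,4a_3)\le5a_3=a_5$, as $2r\le a_3$. For $k=6$: $2a_5=10a_3\le5a_4=a_6$. For larger $k$ scale by 5.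
- (A2) $5a_{k-2}\le a_k$ for $k\ge4$, by definition.
- (A3) $a_{k-1}+2a_{k-2}\le(\frac12+\frac25)a_k\le a_k$ for $k\ge4$, by (A1) and (A2).
- (A4) $a_k\ge2^{k-3}(9x+2)$ for $k\ge3$, by (A1).
- (A5) $r\ge2m+2=2x+4$: join two color-1 cliques $K_{m+1}$ in color 2; a color-1 edge has $m-1$ common 1-neighbors and color 2 is triangle-free. Also $r\ge5$ if $x=0$ (pentagon) and $r\ge9$ if $x=1$ (the $3\times3$ board).

## Small parts keep their colors: configurations

A first attempt at the upper bound is the induction that worked for $m=1$. Suppose the Gallai partition has two parts $A_1,A_2$ with cross color $c$. If both parts have at least $m$ vertices, then neither contains a $c$-edge, because such an edge would have all of the other part as common $c$-neighbors. So both parts use $k-1$ colors and $|A_1|+|A_2|\le2f_{k-1}$.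

The induction stops when $|A_2|\le x$. Then $A_1$ may still contain $c$-edges, it uses up to $k$ colors, and nothing about $f_{k-1}$ applies to it. This does happen: in the coloring of Lemma 3, with $m\ge3$, the partition into $\{y,y'\}$ and $\bigcup_pV_p$ has cross color 1, and $\bigcup_pV_p$ still uses all three colors.

But color $c$ has not survived in $A_1$ unharmed. Every vertex of $A_2$ is a common $c$-neighbor of each $c$-edge in $A_1$, so such an edge has at most $x-|A_2|$ common $c$-neighbors inside $A_1$. And for $u\in A_1$, $z\in A_2$, every $c$-neighbor of $u$ in $A_1$ is a common $c$-neighbor of the $c$-edge $uz$, so $u$ has $c$-degree at most $x$ in $A_1$. The way past the obstacle is to put this damage into the induction: allow two kinds of colors, and count the outside vertices that caused the damage together with the set.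

**Definition (configuration).** A configuration of type $(j,l)$ is a nonempty set $A$ with a Gallai coloring of its edges by colors from $F\sqcup L$, where $|F|=j$ (the *free* colors) and $|L|=l$ (the *limited* colors), not all of which need be used, together with integers $b_c\in\{1,\dots,x\}$ for $c\in L$, such that

- for $c\in F$, each $c$-edge has at most $x$ common $c$-neighbors in $A$;
- for $c\in L$, each vertex has $c$-degree at most $x$ in $A$, and each $c$-edge has at most $x-b_c$ common $c$-neighbors in $A$.

Its value is $|A|+\Sigma$, where $\Sigma=\sum_{c\in L}b_c\le lx$. We write $M(j,l)$ for the maximum value over all configurations of type $(j,l)$.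

*Example.* Let $m\ge3$ and $A=\bigcup_pV_p$ from Lemma 3, with $F=\{2,3\}$, $L=\{1\}$, $b_1=2$. Every vertex has 1-degree $m-2\le x$, and a 1-edge has $m-3=x-2$ common 1-neighbors in $A$. So this is a configuration of type $(2,1)$, of value $9x+2$: the number $b_1=2$ stands for the vertices $y,y'$.

The maximum exists, because a configuration has no rainbow triangle and no monochromatic $B_m$ in its $j+l$ colors, so its order is bounded, and $\Sigma\le lx$. Configurations with $l\ge1$ exist only if $x\ge1$; statements about $M(j,l)$ are vacuous where there are none. A nonempty subset of a configuration is a configuration with the same $b$. A free color that does not occur may be dropped from $F$. Finally, $M(k,0)=f_k$ for $k\ge1$, where $f_1=m+1$.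

**Theorem 3.** $M(j,l)\le a_{j+l}$ whenever $j+l\ge3$.

With $l=0$ this gives $f_k\le a_k$ for $k\ge3$ and so completes Theorem 2. The point of the statement is that a limited color counts as much as a free one in the index of $a$. So when a small part is split off, the index $j+l$ does not change but the number $j$ of free colors drops, and we may induct on $j$.

## Bounds for at most one free color, and for two colors

**Lemma 6.**

- (a) Type $(0,l)$: $|A|\le1+lx$, so $M(0,l)\le1+2lx$.
- (b) Type $(1,l)$: $|A|\le(2l+1)x+2$.
- (c) $M(1,0)\le x+2$ and $M(0,1)\le x+2$.
- (d) $M(2,0)=r$, $M(1,1)\le r$, $M(1,1)\le4x+2$, $M(0,2)\le4x+1$.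

*Proof.* Let $n=|A|$.

(a) A vertex has degree at most $x$ in each of the $l$ colors, so $n-1\le lx$; and $\Sigma\le lx$.

(b) If no edge has the free color, (a) gives the bound. Otherwise let $uv$ be an edge of the free color. Every vertex has free degree at least $n-1-lx$. So among the $n-2$ other vertices $u$ and $v$ have at least $2(n-2-lx)-(n-2)=n-2-2lx$ common free neighbors, and this is at most $x$.

(c) The first bound is (b) with $l=0$. In type $(0,1)$, $A$ is a clique in the limited color. If $n=1$, the value is at most $1+x$. If $n\ge2$, an edge has $n-2\le x-b$ common neighbors, so $n+b\le x+2$.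

(d) $M(2,0)=f_2=r$. The bound on $M(0,2)$ is (a), and $M(1,1)\le(3x+2)+x$ by (b). For $M(1,1)\le r$ we turn $b_1$ back into vertices. Let 1 be the limited color and 2 the free one. Add a set $B$ of $b_1$ new vertices, joined to $A$ in color 1, with all edges inside $B$ of color 2. A color-1 edge in $A$ has at most $(x-b_1)+b_1=x$ common 1-neighbors. For $u\in A$, $y\in B$, all 1-neighbors of $y$ are in $A$, so $uy$ has at most as many common 1-neighbors as $u$ has 1-neighbors in $A$, which is at most $x$. A color-2 edge in $B$ has $b_1-2<x$ common 2-neighbors, and color-2 edges in $A$ are unaffected. So we have a 2-coloring on $|A|+b_1$ vertices without a monochromatic $B_m$, and $|A|+b_1\le r$. $\square$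

## Splitting a configuration along its Gallai partition

**Lemma 7 (recursion).** Let $A$ be a configuration of type $(j,l)$ with $|A|\ge2$, partitioned as in Lemma 2. Then one of the following holds.

- (α1) The value is at most $2x+\Sigma$.
- (α2) $j\ge1$ and the value is at most $2M(j-1,l)$.
- (α3) $j\ge1$ and the value is at most $M(j-1,l+1)$.
- (β1) $q\ge4$, all parts have size at most $x$, and $|A|\le9x$.
- (β2a) $j\ge2$ and the value is at most $M(j-2,l+2)$.
- (β2b) $j\ge2$ and the value is at most $|P|+\Sigma+2\max(2|P|,3x)$ for some $P\subset A$ that, with the same $L$ and $b$, is a configuration of type $(j-2,l)$; in particular $|P|+\Sigma\le M(j-2,l)$.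
- (β2c) $j\ge2$ and the value is at most $M(j-2,l+1)+\max\{M(j-2,l+1),\,2M(j-2,l),\,3x\}$.

If $x=0$, then (α3), (β2a), (β2c) do not occur.

*Proof.* Everything rests on the observation made above, which we now state once.

(∗) Let $Q,Z\subset A$ be disjoint nonempty sets with all $Q$–$Z$ edges of a free color $c$. If $|Z|\ge m$, there is no $c$-edge inside $Q$. If $|Z|\le x$, then inside $Q$ all $c$-degrees are at most $x$ and each $c$-edge has at most $x-|Z|$ common $c$-neighbors.

Indeed, every $z\in Z$ is a common $c$-neighbor of each $c$-edge inside $Q$; and for $u\in Q$, $z\in Z$, all $c$-neighbors of $u$ in $Q$ are common $c$-neighbors of the $c$-edge $uz$. So if $|Z|\le x$, we may regard $c$ as limited on $Q$ with $b_c=|Z|$; if $|Z|\ge m$, we may drop $c$ on $Q$.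

**Step 1: two parts.** This step treats $q=2$ and produces (α1)–(α3). Let the parts be $A_1,A_2$ with $|A_1|\ge|A_2|$ and cross color $c$.

If $c\in L$, a vertex of one part has the whole other part as $c$-neighbors, so $|A_1|,|A_2|\le x$ by the degree condition. This is (α1).

If $c\in F$ and $|A_2|\ge m$, then by (∗) neither part contains a $c$-edge. Both are configurations of type $(j-1,l)$ with the same $b$, so $|A_i|+\Sigma\le M(j-1,l)$, and adding the two gives (α2).

If $c\in F$ and $|A_2|\le x$, then by (∗) $A_1$ is a configuration of type $(j-1,l+1)$ with $c$ moved to $L$ and $b_c=|A_2|$. Its value is $|A_1|+|A_2|+\Sigma$, the value of $A$. This is (α3).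

**Step 2: many small parts.** This step treats $q\ge4$ with all parts of size at most $x$. Every edge between parts lies in at most $x$ monochromatic triangles, whether its color is free or limited. Lemma 4 with $s\le x$ gives $|A|\le4x+5x=9x$, which is (β1).

**Step 3: a large part and its neighborhoods.** This step prepares the remaining case, $q\ge4$ with a largest part $P$ of size at least $m$. Let $1,2$ be the cross colors, and let $N_i$ be the union of the parts joined to $P$ in color $i$. Both are nonempty by Lemma 2, and $A=P\sqcup N_1\sqcup N_2$. Vertices of $N_i$ have $i$-degree at least $m>x$, so colors $1$ and $2$ are not limited: $1,2\in F$ and $j\ge2$. By (∗) with $Z=P$ there is no $i$-edge inside $N_i$. So the parts inside $N_1$ are pairwise joined in color 2, and those inside $N_2$ in color 1.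

If $N_i$ consists of at least 3 parts, let $Y,Z$ be its two smallest. Together they contain at most two thirds of $N_i$. All other vertices of $N_i$ are common neighbors, in the color concerned, of an edge between $Y$ and $Z$. So $|N_i|/3\le|N_i|-|Y|-|Z|\le x$, and $|N_i|\le3x$. If $N_i$ consists of at most 2 parts, then $|N_i|\le2|P|$. In all cases $|N_i|\le\max(2|P|,3x)$.

**Step 4: the three cases with a large part.** This step distinguishes the sizes of $N_1$ and $N_2$.

If $|N_1|,|N_2|\le x$, then by (∗) $P$ is a configuration of type $(j-2,l+2)$ with $1,2$ moved to $L$ and $b_i=|N_i|$. Its value is $|P|+|N_1|+|N_2|+\Sigma$, the value of $A$. This is (β2a).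

If $|N_1|,|N_2|\ge m$, then by (∗) $P$ contains neither color 1 nor color 2, so with the same $L,b$ it is of type $(j-2,l)$. With $|N_i|\le\max(2|P|,3x)$ this is (β2b).

Otherwise exactly one of them has size at least $m$; say $|N_1|\le x$ and $|N_2|\ge m$. Then $P$ has no 2-edge, and color 1 becomes limited on $P$ with $b_1=|N_1|$. So $|P|+|N_1|+\Sigma\le M(j-2,l+1)$. It remains to bound $|N_2|$; recall that there are no 2-edges inside $N_2$.

- If $N_2$ has at least 3 parts, then $|N_2|\le3x$.
- If $N_2$ is a single part $Q$, let $Z$ be the set of vertices outside $Q$ joined to $Q$ in color 1. It is nonempty by Lemma 2, and contained in $N_1$ because $P$ is joined to $Q$ in color 2. So $1\le|Z|\le x$, and by (∗) $Q$ is a configuration of type $(j-2,l+1)$ with 2 dropped and 1 limited. Hence $|Q|\le M(j-2,l+1)$.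
- If $N_2$ has two parts $Q,Q'$ with $|Q|\ge|Q'|$, they are joined in color 1. If $|Q'|\ge m$, neither contains a 1-edge, both are of type $(j-2,l)$, and $|N_2|\le2M(j-2,l)$. If $|Q'|\le x$, then (∗) with $Z=Q'$ makes $Q$ a configuration of type $(j-2,l+1)$ with $b_1=|Q'|$, so $|Q|+|Q'|\le M(j-2,l+1)$.

This is (β2c). Finally, (α3), (β2a) and (β2c) each need a nonempty set of size at most $x$, so $x\ge1$. $\square$

## Theorem 3 for three colors

We prove $M(j,l)\le a_3$ for $j+l=3$ in the order $j=0,1,2,3$, using throughout $a_3\ge9x+2$ and $a_3\ge2r$. If $l\ge1$, then $x\ge1$.

**Types $(0,3)$ and $(1,2)$.** These need no recursion. By Lemma 6(a), type $(0,3)$ has value at most $1+6x\le9x+2$. By Lemma 6(b), type $(1,2)$ has value at most $(5x+2)+2x\le9x+2$.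

**Type $(2,1)$.** This is the type in which the nine-blob configuration lives, so the estimate has to be sharp. Let $F=\{2,3\}$, $L=\{1\}$, $b=b_1$, $x\ge1$. If $|A|=1$, the value is at most $1+x$. Otherwise apply Lemma 7.

- (α1): at most $2x+x=3x$.
- (α2): at most $2M(1,1)\le2r\le a_3$.
- (α3): at most $M(1,2)\le a_3$.
- (β2a): at most $M(0,3)\le a_3$.
- (β2b): $P$ has type $(0,1)$, so $|P|\le x+1$ and the value is at most $(x+1)+x+2\max(2x+2,3x)=\max(6x+5,8x+1)\le9x+2$.
- (β2c): at most $M(0,2)+\max\{M(0,2),2M(0,1),3x\}\le4x+1+\max(4x+1,2x+4,3x)=\max(8x+2,6x+5,7x+1)\le9x+2$.

In case (β1), all parts have size at most $x$. The bound $|A|\le9x$ alone gives only $9x+b\le10x$, which is not enough for $x\ge3$. We must show that large parts force $b$ to be small. Put $n=|A|$.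

Suppose first that the cross colors are 1 and a free color, say 2. Take a 2-edge $uv$ between parts. A vertex outside the parts of $u$ and $v$ that is 1-adjacent to neither $u$ nor $v$ is a common 2-neighbor. The two parts contain at most $2x$ vertices, and at most $2x$ more are 1-adjacent to $u$ or $v$. So $n-4x\le x$, and the value is at most $5x+x=6x$.

Now let the cross colors be 2 and 3. Let $X$ be a part of maximum size $s\le x$. By Lemma 4, $n\le4x+5s$. There are three possibilities.

- If $s=1$, the value is at most $4x+5+x=5x+5\le9x+2$.
- If $s\ge2$ and all edges in $X$ have color 1, an edge in $X$ has at least $s-2$ common 1-neighbors, so $s-2\le x-b$, that is, $b\le x+2-s$. The value is at most $4x+5s+(x+2-s)=5x+2+4s\le9x+2$.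
- Otherwise $X$ contains an edge of color 2 or 3; say 2, the other case being symmetric. The set $N_2(X)$ of vertices joined to $X$ in color 2 consists of common 2-neighbors of that edge, so $|N_2(X)|\le x$. Let $Y=N_3(X)$ be the union of the parts joined to $X$ in color 3. For $u\in X$ and $y\in Y$, all 3-neighbors of $y$ in $Y$ are common 3-neighbors of the 3-edge $uy$. So each $y\in Y$ has at most $x$ 3-neighbors in $Y$. If two parts in $Y$ are joined in color 2, take an edge between them: all vertices of $Y$ outside these two parts and not 3-adjacent to either end are common 2-neighbors, so $|Y|-2x-2x\le x$ and $|Y|\le5x$. Otherwise all parts in $Y$ are pairwise joined in color 3, and $|Y|\le x+x$, counting one part and the 3-neighbors of one of its vertices. So $n\le x+x+5x=7x$ and the value is at most $8x$.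

This proves $M(2,1)\le a_3$. In the second possibility with $s=x$ the restriction reads $b\le2$: exactly the two extra vertices $y,y'$.

**Type $(3,0)$.** This is the bound for $f_3$ itself. If $|A|=1$, the value is $1\le a_3$. Otherwise apply Lemma 7.

- (α1): at most $2x$ (in fact this case cannot occur, as $L=\emptyset$).
- (α2): at most $2M(2,0)=2r$.
- (α3): at most $M(2,1)\le a_3$.
- (β1): at most $9x$.
- (β2a): at most $M(1,2)\le a_3$.
- (β2b): $P$ has type $(1,0)$, so $|P|\le x+2$ and the value is at most $x+2+2\max(2x+4,3x)=\max(5x+10,7x+2)$. Here $7x+2\le9x+2$, and $5x+10\le9x+2$ if $x\ge2$. For $x=0$, $10\le2r$ and for $x=1$, $15\le18\le2r$, by (A5).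
- (β2c): this needs $x\ge1$, and the value is at most $M(1,1)+\max\{M(1,1),2M(1,0),3x\}$. By Lemma 6 and (A5), $2M(1,1)\le2r$, then $M(1,1)+2M(1,0)\le r+2x+4\le2r$, and $M(1,1)+3x\le7x+2$. All are at most $a_3$.

## Theorem 3 for four or more colors

Let $k=j+l\ge4$. We use induction on $k$, and for fixed $k$ on $j$; the case $k=3$ is done.

**The case $j=0$.** This starts the inner induction. By Lemma 6(a) the value is at most $1+2kx\le2^{k-3}(9x+2)\le a_k$ by (A4), since $2k\le9\cdot2^{k-3}$ for $k\ge4$.

**The case $j\ge1$.** We check that every outcome of the recursion gives at most $a_k$. If $|A|=1$, the value is at most $1+lx\le1+2kx\le a_k$. Otherwise apply Lemma 7.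

- (α1): at most $(2+l)x\le(k+2)x\le1+2kx\le a_k$.
- (α2): at most $2M(j-1,l)\le2a_{k-1}\le a_k$, by induction on $k$ (note $k-1\ge3$) and (A1).
- (α3), (β2a): at most $M(j-1,l+1)$ or $M(j-2,l+2)$, both at most $a_k$ by induction on $j$.
- (β1): at most $9x+kx\le9\cdot2^{k-3}x\le a_k$, as $9+k\le9\cdot2^{k-3}$ for $k\ge4$.
- (β2b), $k\ge5$: by induction $|P|+\Sigma\le M(j-2,l)\le a_{k-2}$, since $k-2\ge3$, and $3x\le2a_{k-2}$ by (A4). The value is at most $a_{k-2}+2\max(2a_{k-2},3x)=5a_{k-2}=a_k$.
- (β2b), $k=4$: the type $(j-2,l)$ is $(2,0)$, $(1,1)$ or $(0,2)$. In the first two cases $|P|+\Sigma\le M(j-2,l)\le r$ by Lemma 6(d), and $3x\le2r$ by (A5), so the value is at most $r+2\max(2r,3x)=5r\le a_4$. In the case $(0,2)$ we have $x\ge1$, $|P|\le2x+1$ and $\Sigma\le2x$, and the value is at most $(2x+1)+2x+2(4x+2)=12x+5\le18x+4\le a_4$.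
- (β2c): since $k-1\ge3$, $M(j-2,l+1)\le a_{k-1}$ by induction. We check the three terms of the maximum. First, $a_{k-1}+a_{k-1}\le a_k$ by (A1). Next, $3x\le a_{k-1}$, so $a_{k-1}+3x\le2a_{k-1}\le a_k$. Finally consider $2M(j-2,l)$. If $k\ge5$, or if $k=4$ and $(j-2,l)$ is $(2,0)$ or $(1,1)$, then $M(j-2,l)\le a_{k-2}$ (by induction, or by Lemma 6(d) with $a_2=r$), and $a_{k-1}+2a_{k-2}\le a_k$ by (A3). If $k=4$ and $(j-2,l)=(0,2)$, then $2M(0,2)\le8x+2\le a_3$, so the total is at most $2a_3\le a_4$.

This proves Theorem 3, and with it Theorem 2. $\blacksquare$

## For which $m$ the conjectured formula holds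

*Proof of the Corollary.* The two "if and only if" statements follow by comparing Theorem 2 with the conjectured formula: for odd $k$ the latter has $2(R-1)$ in place of the maximum, for even $k\ge4$ it has $5(R-1)$.

**Part 1.** Failure for $m=8$ and $m\ge10$ is Theorem 1. For $m=1,2,3,4,6,7,9$ the numbers $4m+1=5,9,13,17,25,29,37$ are prime powers, so $r=4m+1$ by Lemma 5, and $2r=8m+2\ge9m-7$ because $m\le9$. For $m=5$ the condition reads $2(R-1)\ge38$, that is, $R\ge20$.

**Part 2, $4m+1$ a prime power.** Then $5r=20m+5\ge18m-14$.

**Part 2, $m\le55$.** The aim is to bound $r(m)$ below by the nearest prime power at or below $4m+1$. Let $q<q'$ be prime powers congruent to 1 modulo 4, let $g=q'-q$, and let $q\le4m+1\le q'-4$. By Lemma 5, applied to $m'=(q-1)/4\le m$, we have $r(m)\ge r(m')=q$. Since $m\le(q+g-5)/4$, the inequality $5r\ge18m-14$ follows from $5q\ge\frac{18}4(q+g-5)-14$, which is equivalent to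
$$q+73\ge9g .$$
This holds for every $q$ if $g\le8$, and for $q\ge35$ if $g=12$. Now consider the following prime powers congruent to 1 modulo 4:
$$\begin{gathered}5,9,13,17,25,29,37,41,49,53,61,73,81,89,97,101,109,113,\\121,125,137,149,157,169,173,181,193,197.\end{gathered}$$
All differences of consecutive terms are 4, 8 or 12, and the difference 12 occurs only after $61,125,137,157,181$, all at least 35. So the inequality holds for all $m$ with $5\le4m+1<197$, that is, $m\le48$. For $49\le m\le55$ we have $r\ge197$, and $5\cdot197=985\ge976=18\cdot55-14\ge18m-14$.

**Part 2, large $m$.** By the prime number theorem for arithmetic progressions, for all sufficiently large $m$ there is a prime $q\equiv1\pmod4$ with $0.95(4m+1)\le q\le4m+1$. Lemma 5 gives $r\ge q$, so $5r\ge5q\ge19m>18m-14$. $\square$
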